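# Continuous functions with zero integral over every $m$-dimensional plane

## A nonzero entire function whose integrals over all $m$-planes vanish

Throughout, an *$m$-plane* is an $m$-dimensional affine subspace of $\mathbf R^n$, and integrals over it are taken with respect to $m$-dimensional Lebesgue measure.

**Theorem 1.** Let $n\ge 2$, $1\le m\le n-1$, and let $N\ge 0$ be an integer. There is $f:\mathbf R^n\to\mathbf R$, $f\not\equiv 0$, which is the restriction of an entire function on $\mathbf C^n$, such that for every $m$-plane $L$: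

* (a) $|f(x)|\le C_L(1+|x|)^{-(m+1+N)}$ for $x\in L$;
* (b) $\int_L f\,p=0$ for every polynomial $p$ of degree $\le N$.

Take $N=0$ and $p=1$. Since $(1+|x|)^{-(m+1)}$ is integrable on an $m$-plane, (a) says that $f$ is integrable on every $m$-plane, and (b) says that all these integrals are $0$.

This answers the following problem. Let $n\ge 3$ and $1\le m\le n-2$, let $f$ be continuous on $\mathbf R^n$, and suppose that on every $m$-plane $f$ is integrable with integral $0$. Must $f$ be identically $0$? Theorem 1 says no, for every such $m$, and also for $m=n-1$.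

The background is the Radon transform. For a hyperplane $P$ put $\widehat f(P)=\int_P f\,d\sigma$, where $\sigma$ is $(n-1)$-dimensional Lebesgue measure on $P$. There are non-constant harmonic functions on $\mathbf R^n$ that are integrable with integral $0$ over every hyperplane (Zalcman for $n=2$; Armitage and Goldstein in higher dimensions). On the other hand, a continuous $f$ that is in addition integrable on $\mathbf R^n$ is $0$ if and only if $\widehat f\equiv0$. The problem asks what happens when hyperplanes are replaced by planes of smaller dimension.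

Two companion theorems say how many such functions there are, and how badly they must behave at infinity.

**Theorem 2 (density).** For fixed $n,m,N$, the vector space of all $f$ as in Theorem 1 (together with $0$) is dense in the space $C(\mathbf R^n)$ of real continuous functions with the topology of locally uniform convergence.

**Theorem 3 (uniqueness under a growth condition).** Let $1\le m\le n-1$, and let $f$ be continuous on $\mathbf R^n$, integrable with integral $0$ over every $m$-plane.

* (i) $f$ vanishes on every $(m+1)$-dimensional affine subspace $\Pi$ with $\int_\Pi |f|(1+|x|)^{-1}dx<\infty$. In particular $f$ vanishes on every $\Pi$ on which it is integrable.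
* (ii) If $\int_{\mathbf R^n}|f(x)|(1+|x|)^{m-n}dx<\infty$, then $f\equiv 0$.

Look at the constant $C_L$ in (a). It depends on $L$, and Theorem 3 shows that this cannot be avoided. Suppose $C_L\le C$ for all $L$ through the origin. Every $x$ lies on such an $L$, so $|f(x)|\le C(1+|x|)^{-(m+1)}$ on $\mathbf R^n$. Then $\int|f|(1+|x|)^{m-n}dx\le C\int(1+|x|)^{-n-1}dx<\infty$, and $f\equiv0$ by (ii). So $f$ decays along each $m$-plane, but not uniformly in the plane.

## Radial functions are excluded

A first attempt might exploit symmetry: look for $f(x)=g(|x|)$, which turns the problem into one about a single function $g$ on $[0,\infty)$. This fails for every $m$. Integrability over one $m$-plane through the origin says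
$$\int_0^\infty |g(r)|\,r^{m-1}dr<\infty .$$
Since $r^{n-1}(1+r)^{m-n}=r^{m-1}\bigl(\tfrac{r}{1+r}\bigr)^{n-m}\le r^{m-1}$, polar coordinates in $\mathbf R^n$ give
$$\int_{\mathbf R^n}|f(x)|(1+|x|)^{m-n}dx=|S^{n-1}|\int_0^\infty|g(r)|(1+r)^{m-n}r^{n-1}dr<\infty ,$$
and Theorem 3(ii) forces $f\equiv0$. For radial functions, the hypothesis of the problem already contains the growth condition that kills $f$.

## Lines in the plane and the function $\mathrm{Re}\,w^{-2}$

Now try $n=2$, $m=1$, $N=0$: functions on the plane with zero integral over every line. If we allow a singularity, there is an easy example. With $w=x_1+ix_2$ put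
$$f(x)=\mathrm{Re}\,w^{-2}=\frac{x_1^2-x_2^2}{|x|^4}.$$
On a line $s\mapsto \alpha+s\beta$ (complex notation, $\beta\ne0$) that misses $0$,
$$\int_{-\infty}^\infty\frac{ds}{(\alpha+s\beta)^2}=\Bigl[-\frac1{\beta(\alpha+s\beta)}\Bigr]_{-\infty}^{\infty}=0 .$$
For instance, on $x_2=b\neq0$ this is $\int\frac{s^2-b^2}{(s^2+b^2)^2}ds=\bigl[-\frac{s}{s^2+b^2}\bigr]=0$. Lines through $0$ are bad: on $x_2=0$ the function is $1/s^2$.

The same works in $\mathbf R^n$ for $m=1$. Take two affine functions $\lambda,\mu$ and put $f=\mathrm{Re}(\lambda+i\mu)^{-2}$. On a line, $\lambda+i\mu=\alpha+s\beta$ with $\alpha,\beta\in\mathbf C$. The integral is $0$ as soon as $\alpha$ and $\beta$ are linearly independent over $\mathbf R$. The bad lines are those with $\beta\ne 0$ and $\alpha/\beta\in\mathbf R$, which meet the singular set $S=\{\lambda=\mu=0\}$, and those with $\beta=0$, along which $f$ is constant (or undefined). In projective language the second kind of line meets $S$ at infinity.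

We want $f$ continuous, so the natural move is to choose $S$ entirely at infinity. In the plane take $\lambda=x_1$, $\mu=1$:
$$f(x)=\mathrm{Re}\,(x_1+i)^{-2}=\frac{x_1^2-1}{(x_1^2+1)^2}.$$
This is smooth, and its integral over every non-vertical line is $0$. On a vertical line $x_1=c$ with $c\ne\pm1$ it is a nonzero constant, hence not integrable. This obstruction is there for any fixed $S$: wherever we put $S$ in projective space, some line meets it.

## Moving the pole along a parabola

No fixed position of $S$ serves all lines. But each line only needs a position of $S$ that serves *it*. So let $S=S_t$ depend on a parameter $t\to\infty$. We want functions $F_0,F_1,F_2,\dots$, each singular on a later position $S_{t_j}$, with $F_{j+1}$ very close to $F_j$ away from $S_{t_j}$, and such that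

* every compact set of $\mathbf R^n$ is eventually left by $S_t$, so that $f=\lim F_j$ exists and is continuous;
* every line $L$, with its point at infinity, is eventually disjoint from $S_t$, so that $\int_L F_j=0$ exactly for large $j$, and $\int_Lf=\lim\int_LF_j=0$.

The finitely many stages at which $L$ does meet the pole do no harm, because $f$ is the limit of the *tail* of the sequence.

In the plane $S_t$ is a moving point. It must not run along a straight line, since then that line would be met for all $t$. A parabola works: take $S_t=(-2t,t^2)$. The line $\alpha x_1+\beta x_2=\gamma$ contains $S_t$ only if $\beta t^2-2\alpha t-\gamma=0$, which has at most two solutions $t$. This choice has a description that survives in higher dimension. Read $(1,x_1,x_2)$ as the polynomial $s^2+x_1s+x_2$. Then $S_t$ is the polynomial $(s-t)^2$, and $x=S_t$ exactly when $p(s)=s^2+x_1s+x_2$ satisfies $p(t)=p'(t)=0$. So use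
$$\lambda=p(t)=t^2+x_1t+x_2,\qquad \mu=p'(t)=2t+x_1 .$$

How can $F_0=\mathrm{Re}(\lambda+i\mu)^{-2}$ at one time be approximated by a function with its pole at the next time? As in Runge's theorem, by a Taylor expansion. Use homogeneous coordinates $X=(1,x)$ and write $\lambda+i\mu=c_0\cdot X$ at the first time and $c_1\cdot X$ at the second, with $c_0,c_1$ complex vectors. If $|(c_0-c_1)\cdot X|\le\frac12|c_1\cdot X|$, then
$$(c_0\cdot X)^{-2}=\sum_{k\ge0}(-1)^k(k+1)\,\bigl((c_0-c_1)\cdot X\bigr)^k\,(c_1\cdot X)^{-2-k}. \tag{1}$$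
The terms are singular only where $c_1\cdot X=0$. They still have integral $0$ over good lines. Indeed, write $c_1\cdot X=\alpha+s\beta$ with $\alpha,\beta$ linearly independent over $\mathbf R$, and $(c_0-c_1)\cdot X=\gamma+s\delta$. Put $z=\frac{\gamma+s\delta}{\alpha+s\beta}$. Then $dz=\frac{\delta\alpha-\beta\gamma}{(\alpha+s\beta)^2}ds$, and $z\to\delta/\beta$ at both ends. So $\int z^k(\alpha+s\beta)^{-2}ds=0$ if $\delta\alpha\ne\beta\gamma$. If $\delta\alpha=\beta\gamma$, then $z$ is constant and the integral is again $0$. The error after $J$ terms is at most $|c_1\cdot X|^{-2}\sum_{k\ge J}(k+1)2^{-k}$. On a good line $|c_1\cdot X|\ge \mathrm{const}\cdot|X|$, so the error is small *with the decay* $|X|^{-2}$, which makes it small in $L^1(L)$.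

One problem remains. The step size $c_0-c_1$ must be chosen without knowing $L$, and yet the expansion must be valid on all of $L$ for all late steps. For this we need a lower bound for $|c(t)\cdot X|/|X|$ on $L$ that holds for $t\ge t_L$ and whose form does not depend on $L$. Here "polynomial in $t$" saves us: a nonzero polynomial is bounded away from $0$ for large $t$.

The proof below carries this out for general $m$, $n$, $N$. We need (i) general elementary solutions in place of $\mathrm{Re}\,w^{-2}$, (ii) the Taylor step, (iii) the curve $S_t$ with its lower bound, (iv) the limit.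

## Homogeneous coordinates, spherical harmonics and the spaces $\mathcal H$, $\mathcal E(Q_0)$

Fix $n\ge2$, $1\le m\le n-1$, $N\ge0$, and put $d=m+1\ge2$.

On $\mathbf C^k$, $|\cdot|$ is the Hermitian norm, so $|q|^2=|\mathrm{Re}\,q|^2+|\mathrm{Im}\,q|^2$, while $q\cdot q=\sum q_i^2$ is bilinear. $\mathcal M$ is the space of real $d\times(n+1)$ matrices, and $\|\cdot\|$ is the operator norm, also for complex matrices.

**Definition (the space $V_L$).** Write $X=(X_0,\dots,X_n)$ and embed $\mathbf R^n$ by $x\mapsto(1,x)$. For an $m$-plane $L$ put $V=V_L=\operatorname{span}\{(1,x):x\in L\}\subset\mathbf R^{n+1}$.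

If $L=a+L_0$, then $V_L$ is spanned by $(1,a)$ and the vectors $(0,v)$, $v\in L_0$. So $\dim V_L=d$, $V_L\not\subset\{X_0=0\}$, and $L=\{x:(1,x)\in V_L\}$. The points of $V_L$ with $X_0=0$ are the directions of $L$, that is, its points at infinity. Example: for the line $x_2=b$ in $\mathbf R^2$, $V_L$ is spanned by $(1,0,b)$ and $(0,1,0)$.

For $X=(1,x)$ we have $|X|=(1+|x|^2)^{1/2}$, so $(1+|x|)/\sqrt2\le|X|\le1+|x|$.

A *spherical harmonic* of degree $\kappa$ is the restriction to $S^{d-1}$ of a homogeneous harmonic polynomial of degree $\kappa$. For $d=2$ these are $a\cos\kappa\theta+b\sin\kappa\theta$. We use three textbook facts.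

* (S1) The restriction to $S^{d-1}$ of a homogeneous polynomial of degree $k$ is a sum of spherical harmonics of degrees $k,k-2,k-4,\dots$ Conversely, a spherical harmonic of degree $k-2j$ is the restriction of a homogeneous polynomial of degree $k$: multiply by $|q|^{2j}$.
* (S2) Spherical harmonics of different degrees are orthogonal in $L^2(S^{d-1})$.
* (S3) (Abel–Poisson summation) Let $g$ be real and continuous on $S^{d-1}$, and let $g_\kappa$ be its orthogonal projection to the spherical harmonics of degree $\kappa$. For $0\le r<1$ the series $\sum_\kappa r^\kappa g_\kappa$ converges uniformly on $S^{d-1}$, and its sum tends to $g$ uniformly as $r\to1$.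

**Definition (the space $\mathcal H$).** $\mathcal H=\mathcal H_N$ is the real linear span of the functions
$$h(q)=Y(q)\,|q|^{-(d+N+\kappa)},\qquad q\in\mathbf R^d\setminus0, \tag{2}$$
where $Y$ is a real homogeneous harmonic polynomial of degree $\kappa>N$ with $\kappa\equiv N\pmod 2$.

Each $h\in\mathcal H$ is *positively homogeneous of degree $-d-N$*: $h(\lambda q)=\lambda^{-d-N}h(q)$ for $\lambda>0$. Examples: for $d=2$, $N=0$, $\kappa=2$, $Y=\mathrm{Re}\,w^2$ with $w=q_0+iq_1$, we get $h=\mathrm{Re}(w^2)|w|^{-4}=\mathrm{Re}\,w^{-2}$, the function met above. For $d=3$, $N=0$, $\kappa=2$, a typical $h$ is $(q_0^2-q_1^2)|q|^{-5}$.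

The functions (2) extend holomorphically to
$$\Lambda=\{q\in\mathbf C^d:|\mathrm{Im}\,q|<|\mathrm{Re}\,q|\}$$
by $Y(q)(q\cdot q)^{-(d+N+\kappa)/2}$ with the principal branch, because $\mathrm{Re}(q\cdot q)=|\mathrm{Re}\,q|^2-|\mathrm{Im}\,q|^2>0$ there.

**Definition (the space $\mathcal E(Q_0)$).** For $Q_0\in\mathcal M$ let $\mathcal E(Q_0)$ be the real span of the functions
$$X\mapsto\partial_Q^\alpha[h(QX)]\big|_{Q=Q_0},\qquad h\in\mathcal H, \tag{3}$$
where $\alpha$ runs over all multi-indices in the matrix entries.

Since $\partial_{Q_{ij}}[h(QX)]=X_j(\partial_ih)(QX)$, each function (3) is a monomial in $X$ of degree $|\alpha|$ times $(\partial^\beta h)(Q_0X)$ with $|\beta|=|\alpha|$. It is holomorphic on $\{X\in\mathbf C^{n+1}:Q_0X\in\Lambda\}$, real for real $X$, and positively homogeneous of degree $|\alpha|+(-d-N-|\alpha|)=-d-N$. In the example $d=2$, $N=0$, $h=\mathrm{Re}\,w^{-2}$, with $c$ the first row of $Q_0$ plus $i$ times the second, (3) consists, for real $X$, of constant multiples of real and imaginary parts of $X^\gamma(c\cdot X)^{-2-|\gamma|}$.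 These are the building blocks of (1).

The singular set of $F\in\mathcal E(Q_0)$ is governed by $\ker Q_0$. If $Q_0$ has rank $d$, the kernel has dimension $n-m\ge1$, that is, projective dimension $n-m-1$. "$L$ does not meet it, even at infinity" means $V_L\cap\ker Q_0=0$, that is, $Q_0$ is injective on $V_L$. The obstruction of the last sections is now visible for all $m$. Since $\ker Q_0\neq0$, pick $0\ne X\in\ker Q_0$. Either $X_0\ne0$, and $Q_0(1,x)=0$ for some $x\in\mathbf R^n$; or $X=(0,v)$, and then $h(Q_0(1,x))$ is constant in the direction $v$, so it is not integrable on an $m$-plane parallel to $v$ and containing a point where it is nonzero.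

## Elementary solutions have vanishing moments

**Lemma 1.** If $Q_0\in\mathcal M$ is injective on $V_L$ and $F\in\mathcal E(Q_0)$, then $f(x)=F(1,x)$ satisfies (a) and (b) on $L$.

**Step 1: decay.** We prove (a), with uniformity in $Q$ near $Q_0$, which is needed in Step 2. By linearity let $F$ be a function (3). Let $\sigma_0>0$ be the minimum of $|Q_0X|$ over unit vectors $X\in V=V_L$, and put $c=\sigma_0/2$. For real $Q$ with $\|Q-Q_0\|\le c$ we have $|QX|\ge c|X|$ on $V$. The function $\partial^\beta h$ is continuous off $0$ and homogeneous of degree $-d-N-|\beta|$, so $|\partial^\beta h(q)|\le C|q|^{-d-N-|\beta|}$. Hence, for $X\in V\setminus0$,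
$$\bigl|\partial_Q^\alpha[h(QX)]\bigr|\le C|X|^{|\alpha|}|QX|^{-d-N-|\alpha|}\le C'|X|^{-d-N}.$$
At $Q=Q_0$, $X=(1,x)$ this is (a), since $d+N=m+1+N$.

**Step 2: reduction to undifferentiated functions.** We get rid of the derivatives $\partial_Q^\alpha$. Let $\deg p\le N$ and put $I(Q)=\int_Lh(Q(1,x))p(x)\,dx$. By Step 1, for $\|Q-Q_0\|\le c$ the integrand and all its $Q$-derivatives are bounded by a constant (depending on $\alpha$) times $(1+|x|)^{-d-N}(1+|x|)^N=(1+|x|)^{-d}$, which is integrable on the $(d-1)$-dimensional $L$. So $I$ may be differentiated under the integral sign, and $\int_L \partial^\alpha_Q[h(Q(1,x))]|_{Q_0}\,p(x)\,dx=\partial^\alpha I(Q_0)$. It therefore suffices to show $I(Q)=0$ for every $Q$ injective on $V$, and by linearity for $h$ as in (2).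

**Step 3: central projection.** We convert integrals over an affine hyperplane into integrals over a half-sphere. Let $\ell$ be a nonzero linear form on $\mathbf R^d$, with norm $|\ell|$, and let $g$ be continuous off $0$ and positively homogeneous of degree $-d$. Then
$$\int_{\{\ell=1\}}g\,d\sigma=|\ell|\int_{S^{d-1}\cap\{\ell>0\}}g\,d\omega. \tag{4}$$
To see this, rotate so that $\ell(q)=|\ell|q_0$. With $r=1/|\ell|$, the hyperplane is $\{(r,y):y\in\mathbf R^{d-1}\}$. In the half-space $\{\ell>0\}$ use coordinates $q=s(r,y)$, $s>0$. The Jacobian determinant gives $dq=r\,s^{d-1}ds\,dy$. In polar coordinates $q=\rho\omega$ with $\rho=s|(r,y)|$ we have, along a fixed ray, $dq=\rho^{d-1}d\rho\,d\omega=s^{d-1}|(r,y)|^dds\,d\omega$. Comparing, $d\omega=|\ell|^{-1}|q|^{-d}d\sigma(q)$ on $\{\ell=1\}$. Since $g(q)=|q|^{-d}g(q/|q|)$, (4) follows.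

**Step 4: the integral vanishes.** Let $Q$ be injective on $V$ and $h$ as in (2). Let $P$ be the homogeneous polynomial of degree $N$ on $\mathbf R^{n+1}$ with $P(1,x)=p(x)$. Put $A=Q|_V:V\to\mathbf R^d$, an isomorphism, and $\ell(q)=X_0(A^{-1}q)$. This linear form is nonzero because $V\not\subset\{X_0=0\}$. The map $A$ takes $\{(1,x):x\in L\}=V\cap\{X_0=1\}$ affinely onto $\{\ell=1\}$, with a constant Jacobian factor $J$. The function $g(q)=h(q)P(A^{-1}q)$ is homogeneous of degree $-d-N+N=-d$ and equals $Y(\omega)P(A^{-1}\omega)$ on the sphere. By (4),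
$$I(Q)=J|\ell|\int_{S^{d-1}\cap\{\ell>0\}}Y(\omega)P(A^{-1}\omega)\,d\omega=\frac{J|\ell|}2\int_{S^{d-1}}Y(\omega)P(A^{-1}\omega)\,d\omega=0 .$$
The second equality holds because the integrand is a homogeneous polynomial of even degree $\kappa+N$, hence even. The third holds because $P\circ A^{-1}$ is homogeneous of degree $N$: by (S1) its restriction involves only degrees $\le N$, and $Y$ has degree $\kappa>N$, so (S2) applies. $\square$

Both conditions on $\kappa$ have now been used: the parity passes from a half-sphere to the whole sphere, and $\kappa>N$ gives orthogonality.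

## Taylor expansion in the matrix variable

We generalize (1). For $\varepsilon>0$ let
$$\mathcal D(Q,\varepsilon)=\{X\in\mathbf C^{n+1}\setminus0:\ |\mathrm{Re}\,QX|\ge\varepsilon|X|,\ |\mathrm{Im}\,QX|\le\tfrac12|\mathrm{Re}\,QX|\}.$$
This is a cone (closed under multiplication by $\lambda>0$), and $QX\in\Lambda$ for $X\in\mathcal D(Q,\varepsilon)$. For real $X$ and real $Q$ the second condition is empty, and the first says that $X$ is quantitatively away from $\ker Q$.

**Lemma 2.** If $Q_0,Q_1\in\mathcal M$, $\|Q_1-Q_0\|\le\varepsilon/16$, $F\in\mathcal E(Q_0)$ and $\eta>0$, there is $G\in\mathcal E(Q_1)$ with $|F(X)-G(X)|\le\eta|X|^{-d-N}$ for all $X\in\mathcal D(Q_0,\varepsilon)$.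

**Step 1: a uniform neighbourhood of holomorphy.** We show that $Q\mapsto h(QX)$ is holomorphic and bounded near $Q_1$, on a set of complex matrices that does not depend on $X$. Since $F$, $G$ are homogeneous of degree $-d-N$ and $\mathcal D(Q_0,\varepsilon)$ is a cone, we may take $|X|=1$. By linearity let $F=\partial_Q^\alpha[h(QX)]|_{Q_0}$ with $h$ as in (2). Let $Q$ be a complex matrix with $\|Q-Q_1\|\le\varepsilon/8$. Then $\|Q-Q_0\|\le3\varepsilon/16$. Put $a=\mathrm{Re}\,QX$, $b=\mathrm{Im}\,QX$, $a_0=\mathrm{Re}\,Q_0X$. As $QX-Q_0X$ has norm at most $3\varepsilon/16$ and $|\mathrm{Im}\,Q_0X|\le\frac12|a_0|$,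
$$|a|-|b|\ge|a_0|-\tfrac{3\varepsilon}{16}-\bigl(\tfrac12|a_0|+\tfrac{3\varepsilon}{16}\bigr)=\tfrac12|a_0|-\tfrac{3\varepsilon}8\ge\tfrac\varepsilon2-\tfrac{3\varepsilon}8=\tfrac\varepsilon8 .$$
So $QX\in\Lambda$. Moreover $|QX\cdot QX|\ge|a|^2-|b|^2=(|a|-|b|)(|a|+|b|)\ge(\varepsilon/8)^2$, and $|QX|\le\|Q_0\|+\varepsilon$. Since $|h(QX)|=|Y(QX)|\,|QX\cdot QX|^{-(d+N+\kappa)/2}$, the function $Q\mapsto h(QX)$ is holomorphic on $\|Q-Q_1\|<\varepsilon/8$ and bounded there by a constant independent of $X$.

**Step 2: bounds for the derivatives.** Around any $Q$ with $\|Q-Q_1\|\le3\varepsilon/32$ there is a closed polydisc in the matrix entries, of a fixed radius $r$ with $r\sqrt{d(n+1)}<\varepsilon/32$, contained in $\|Q'-Q_1\|<\varepsilon/8$. Cauchy's estimates on it give $|\partial_Q^\alpha[h(QX)]|\le M_\alpha$ for $\|Q-Q_1\|\le3\varepsilon/32$, with $M_\alpha$ independent of $X$.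

**Step 3: expansion along the segment.** We reach $Q_0$ from $Q_1$ by a one-variable Taylor series. The function
$$\varphi(\tau)=\partial_Q^\alpha[h(QX)]\big|_{Q=Q_1+\tau(Q_0-Q_1)}$$
is holomorphic and bounded by $M_\alpha$ for $|\tau|<3/2$, because $\frac32\cdot\frac\varepsilon{16}=\frac{3\varepsilon}{32}$. By Cauchy's estimates $|\varphi^{(j)}(0)/j!|\le M_\alpha(2/3)^j$, so
$$\Bigl|\varphi(1)-\sum_{j<J}\frac{\varphi^{(j)}(0)}{j!}\Bigr|\le M_\alpha\sum_{j\ge J}(2/3)^j\longrightarrow0\qquad(J\to\infty),$$
uniformly in $X$. Here $\varphi(1)=F(X)$. By the chain rule $\varphi^{(j)}(0)$ is a linear combination of the functions $\partial_Q^{\alpha+\beta}[h(QX)]|_{Q_1}$, $|\beta|=j$, whose coefficients are polynomials in the entries of $Q_0-Q_1$, hence real and independent of $X$. So the partial sum belongs to $\mathcal E(Q_1)$, and for large $J$ it is the desired $G$. $\square$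

This is why $\mathcal E(Q_0)$ had to contain all $Q$-derivatives.

## Wronskians and a curve that every $m$-plane leaves

Identify $X\in\mathbf C^{n+1}$ with the polynomial $p_X(s)=X_0s^n+X_1s^{n-1}+\dots+X_n$. For $t\ge1$ define $Q(t)\in\mathcal M$ and $\varepsilon(t)$ by
$$Q(t)X=\bigl(p_X(t),p_X'(t),\dots,p_X^{(m)}(t)\bigr),\qquad \varepsilon(t)=(1+t)^{-nm-1}.$$
The kernel of $Q(t)$ consists of the polynomials of degree $\le n$ divisible by $(s-t)^{m+1}$. For $n=2$, $m=1$ this is the point of the parabola above. For $n=3$, $m=1$ the kernel elements with $X_0=1$ are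
$$(s-t)^2(s+b)=s^3+(b-2t)s^2+(t^2-2tb)s+bt^2,$$
so the singular set in $\mathbf R^3$ is the line $\{(b-2t,\,t^2-2tb,\,bt^2):b\in\mathbf R\}$, with direction $(1,-2t,t^2)$. A given direction is parallel to this line for at most one $t$.

**Lemma 3.**

* (i) For every $m$-plane $L$ there is $t_L$ with $V_L\setminus0\subset\mathcal D(Q(t),\varepsilon(t))$ for all $t\ge t_L$. In particular $Q(t)$ is injective on $V_L$.
* (ii) For every $R>0$ there is $t_R$ such that $(1,\zeta)\in\mathcal D(Q(t),\varepsilon(t))$ and $\mathrm{Re}\,p_{(1,\zeta)}(t)>0$ for all $\zeta\in\mathbf C^n$ with $|\zeta|\le R$ and all $t\ge t_R$.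

**Step 1: a nonzero determinant.** For (i) we first show that $Q(t)|_{V_L}$ is invertible for large $t$, with determinant bounded below. Let $W(t)$ be the determinant of $Q(t)|_{V_L}$ with respect to an orthonormal basis $B_1,\dots,B_d$ of $V_L$. Then $W(t)=\det\bigl(p_{B_j}^{(i)}(t)\bigr)_{0\le i\le m,\,1\le j\le d}$ is the Wronskian of $d$ linearly independent polynomials. Another basis changes $W$ by a nonzero constant factor, so we may use a basis of monic polynomials $p_1,\dots,p_d$ of distinct degrees $e_1<\dots<e_d$, obtained by eliminating leading terms. Write $e^{\underline i}=e(e-1)\cdots(e-i+1)$. Then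
$$p_j^{(i)}(t)=e_j^{\underline i}\,t^{e_j-i}+\text{lower powers},$$
where both sides are $0$ if $e_j<i$. Expanding the determinant, each product has degree at most $\sum e_j-d(d-1)/2$, and the coefficient of that power of $t$ is $\det(e_j^{\underline i})$. Since $e^{\underline i}$ is a monic polynomial of degree $i$ in $e$, row operations turn this into the Vandermonde determinant $\prod_{i<j}(e_j-e_i)\ne0$. So $W$ is a nonzero polynomial, and there is $w>0$ with $|W(t)|\ge w$ for all large $t$.

**Step 2: a lower bound of fixed shape.** We convert the determinant into the bound required in $\mathcal D$. The entries of $Q(t)$ are derivatives of monomials of degree at most $n$, so $\|Q(t)\|\le C(1+t)^n$. The modulus of a $d\times d$ determinant is the product of the singular values, hence at most the smallest one times the largest to the power $d-1=m$. So the smallest singular value of $Q(t)|_{V_L}$ is at least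
$$|W(t)|\,\|Q(t)\|^{-m}\ge wC^{-m}(1+t)^{-nm}\ge(1+t)^{-nm-1}=\varepsilon(t)$$
for large $t$. That is, $|Q(t)X|\ge\varepsilon(t)|X|$ for $X\in V_L$. Since $X$ is real, $\mathrm{Im}\,Q(t)X=0$. This proves (i). The unknown constant $w$, the only trace of $L$, has been absorbed by one extra power of $1+t$.

**Step 3: compact sets.** For (ii) let $|\zeta|\le R$. For $t\ge\max(1,2nR)$,
$$\mathrm{Re}\,p_{(1,\zeta)}(t)\ge t^n-nRt^{n-1}\ge t^n/2>0 .$$
The $i$-th component of $\mathrm{Im}\,Q(t)(1,\zeta)$ is $\sum_{k=1}^n\mathrm{Im}\,\zeta_k\,(n-k)^{\underline i}\,t^{n-k-i}$, where a term with $i>n-k$ is $0$. Its modulus is at most $n\cdot n^iRt^{n-1}\le n^{m+1}Rt^{n-1}$. So $|\mathrm{Im}\,Q(t)(1,\zeta)|\le\sqrt{m+1}\,n^{m+1}Rt^{n-1}\le t^n/4$ for large $t$, which is at most $\frac12|\mathrm{Re}\,Q(t)(1,\zeta)|$. Finally $|\mathrm{Re}\,Q(t)(1,\zeta)|\ge t^n/2\ge1+R\ge\varepsilon(t)|(1,\zeta)|$ for large $t$. $\square$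

## The limit along the curve and the proof of Theorem 1

**Proposition 4.** Let $R>0$, $t_0\ge\max(1,t_R)$, $F_0\in\mathcal E(Q(t_0))$, $\eta>0$. There is $f$, real on $\mathbf R^n$ and entire on $\mathbf C^n$, satisfying (a) and (b) for every $m$-plane $L$, with $|f(x)-F_0(1,x)|\le\eta$ for $x\in\mathbf R^n$, $|x|\le R$.

**Step 1: the times $t_j$ and the functions $F_j$.** We choose steps short enough for Lemma 2 and yet reaching infinity. The function $\varepsilon$ is positive and decreasing. On $[t_0+k,t_0+k+1]$, $k=0,1,2,\dots$, $Q$ has a finite Lipschitz constant $\lambda_k$. Divide this interval into equal pieces of length at most $\varepsilon(t_0+k+1)/(16(1+\lambda_k))$. The division points, in order, give $t_0<t_1<\cdots\to\infty$ with $\|Q(t_{j+1})-Q(t_j)\|\le\varepsilon(t_j)/16$. Put $\mathcal D_j=\mathcal D(Q(t_j),\varepsilon(t_j))$. By Lemma 2 choose inductively $F_{j+1}\in\mathcal E(Q(t_{j+1}))$ with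
$$|F_{j+1}(X)-F_j(X)|\le\eta\,2^{-j-1}|X|^{-d-N}\qquad(X\in\mathcal D_j). \tag{5}$$

**Step 2: convergence on compact sets.** We construct $f$. Let $R'>0$. By Lemma 3(ii) there is $j'$ with $(1,\zeta)\in\mathcal D_j$ for all $|\zeta|\le R'$ and $j\ge j'$. For such $j$ we have $Q(t_j)(1,\zeta)\in\Lambda$, so $\zeta\mapsto F_j(1,\zeta)$ is holomorphic on $|\zeta|<R'$. As $|(1,\zeta)|\ge1$, (5) shows that these functions converge uniformly there. Since $R'$ is arbitrary, $f(\zeta)=\lim_jF_j(1,\zeta)$ is an entire function. It is real on $\mathbf R^n$ because the $F_j$ are real at real points. For $R'=R$ we may take $j'=0$, since all $t_j\ge t_R$. Summing (5), $|f-F_0(1,\cdot)|\le\sum_{j\ge0}\eta2^{-j-1}=\eta$ on $|x|\le R$.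

**Step 3: conditions (a) and (b).** Let $L$ be an $m$-plane. By Lemma 3(i) there is $j_L$ such that for all $j\ge j_L$ we have $(1,x)\in\mathcal D_j$ for every $x\in L$, and $Q(t_j)$ is injective on $V_L$. Summing (5) from $j$ on, for $x\in L$ and $j\ge j_L$,
$$|f(x)-F_j(1,x)|\le\eta\,2^{-j}(1+|x|^2)^{-(m+1+N)/2}. \tag{6}$$
By Lemma 1, $F_j(1,\cdot)$ satisfies (a) and (b) on $L$. With (6) for one such $j$, $f$ satisfies (a). For $\deg p\le N$ and all $j\ge j_L$,
$$\Bigl|\int_Lfp\Bigr|=\Bigl|\int_L\bigl(f-F_j(1,\cdot)\bigr)p\Bigr|\le\eta\,2^{-j}\int_L|p(x)|(1+|x|^2)^{-(m+1+N)/2}dx .$$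
The last integral is finite, since the integrand is $O((1+|x|)^{-(m+1)})$ on an $m$-plane. Letting $j\to\infty$ gives $\int_Lfp=0$. $\square$

**Proof of Theorem 1.** We need only one starting function that is not $0$ at the origin. Take $R=1$ in Lemma 3(ii), and $t_0\ge1$ at least as large as the number $t_R$ it gives. Put $q_*=Q(t_0)(1,0)$; its first component is $t_0^n\ne0$. Let $u=q_*/|q_*|$ and let $v\perp u$ be a unit vector in $\mathbf R^d$, which exists as $d\ge2$. The polynomial
$$Y(q)=\mathrm{Re}\,(u\cdot q+i\,v\cdot q)^{N+2}$$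
is harmonic and homogeneous of degree $\kappa=N+2$, and $Y(q_*)=|q_*|^{N+2}\ne0$. So $h=Y|q|^{-(d+2N+2)}\in\mathcal H$, and $F_0(X)=h(Q(t_0)X)$ has $F_0(1,0)\ne0$. Apply Proposition 4 with $\eta=\frac12|F_0(1,0)|$: the resulting $f$ satisfies (a), (b), and $f(0)\ne0$. $\blacksquare$

With $N=0$ the problem is settled: for $1\le m\le n-2$, a continuous function on $\mathbf R^n$ that is integrable with integral $0$ over every $m$-plane need not vanish identically.

## Approximation of arbitrary continuous functions: proof of Theorem 2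

Let $R>0$, $K=\{x\in\mathbf R^n:|x|\le R\}$, $t_0\ge\max(1,t_R)$. It suffices to show that $\{F(1,\cdot):F\in\mathcal E(Q(t_0))\}$ is dense in $C(K)$. Indeed, given $g\in C(\mathbf R^n)$ and $\eta>0$, choose $F_0\in\mathcal E(Q(t_0))$ with $|F_0(1,\cdot)-g|\le\eta/2$ on $K$, and then $f$ from Proposition 4 with $|f-F_0(1,\cdot)|\le\eta/2$ on $K$. By the Hahn–Banach and Riesz theorems, it is enough to show that a finite signed measure $\mu$ on $K$ that annihilates all these functions is $0$.

**Step 1: from all derivatives at $Q(t_0)$ to other matrices.** We use analyticity in $Q$ to get rid of the special matrix $Q(t_0)$. Let $\mathcal U=\{Q\in\mathcal M:Q(1,x)\ne0\ \ \forall x\in K\}$, which is open because $K$ is compact. For $h\in\mathcal H$ put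
$$\Phi_h(Q)=\int h(Q(1,x))\,d\mu(x),\qquad Q\in\mathcal U .$$
This is real-analytic. For $Q_1\in\mathcal U$ let $b=\min_{x\in K}|Q_1(1,x)|>0$. If $Q$ is complex with $\|Q-Q_1\|(1+R)\le b/4$, then $q=Q(1,x)$ has $|\mathrm{Re}\,q|\ge3b/4$ and $|\mathrm{Im}\,q|\le b/4$ for all $x\in K$. So $q\in\Lambda$ and $|q\cdot q|\ge b^2/2$. Hence $h(Q(1,x))$ is bounded, continuous in $(Q,x)$ and holomorphic in $Q$, its integral against $\mu$ is holomorphic in $Q$, and derivatives may be taken under the integral. In particular $\partial^\alpha\Phi_h(Q(t_0))=\int\partial_Q^\alpha[h(Q(1,x))]|_{Q(t_0)}d\mu=0$ for all $\alpha$. So $\Phi_h=0$ on the component of $\mathcal U$ that contains $Q(t_0)$.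

For a real $m\times n$ matrix $P$ let $Q_P(X_0,X')=(X_0,PX')$. For $0\le s\le1$ and $x\in K$, the matrix $(1-s)Q(t_0)+sQ_P$ maps $(1,x)$ to a vector with first component $(1-s)p_{(1,x)}(t_0)+s>0$, by Lemma 3(ii). So the segment lies in $\mathcal U$, and
$$\int h(1,Px)\,d\mu(x)=0\qquad\text{for all }P\text{ and all }h\in\mathcal H. \tag{7}$$

**Step 2: from $\mathcal H$ to test functions.** We show $\int\varphi(Px)\,d\mu(x)=0$ for every real $\varphi\in C_c(\mathbf R^m)$ whose moments of order $\le N$ vanish. Write $q=(q_0,y)$ and put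
$$H(q_0,y)=\mathrm{sgn}(q_0)^N|q_0|^{-d-N}\varphi(y/q_0)\quad(q_0\ne0),\qquad H(0,y)=0\quad(y\ne0).$$
$H$ is continuous on $\mathbf R^d\setminus0$, because near a point $(0,y)$ with $y\neq0$ the argument $y/q_0$ leaves the support of $\varphi$. It is positively homogeneous of degree $-d-N$, and $H(-q)=(-1)^NH(q)$. Let $P_N$ be a homogeneous polynomial of degree $N$ on $\mathbf R^d$. Then $HP_N$ is even and homogeneous of degree $-d$, and (4) with $\ell=q_0$ gives
$$\int_{S^m}HP_N\,d\omega=2\int_{S^m\cap\{q_0>0\}}HP_N\,d\omega=2\int_{\mathbf R^m}\varphi(y)P_N(1,y)\,dy=0 .$$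
By (S1), $H|_{S^m}$ is orthogonal to all spherical harmonics of degrees $N,N-2,\dots$ By parity it is orthogonal to those of degrees $\not\equiv N$ (mod 2). So its expansion contains only degrees $\kappa>N$, $\kappa\equiv N$ (mod 2). By (S3), $H|_{S^m}$ is a uniform limit of finite sums of such harmonics. Extending these sums homogeneously of degree $-d-N$, which turns $Y$ into $Y|q|^{-(d+N+\kappa)}$, we obtain $h_i\in\mathcal H$ with $\sup_q|q|^{d+N}|H(q)-h_i(q)|\to0$. Since $|(1,Px)|\ge1$, the functions $h_i(1,Px)$ tend to $H(1,Px)=\varphi(Px)$ uniformly on $K$, and (7) gives the claim.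

**Step 3: $\mu=0$.** Let $P_*\mu$ be the image of $\mu$ on $\mathbf R^m$, a compactly supported measure. By Step 2 it annihilates every $\varphi\in C_c^\infty(\mathbf R^m)$ with $\int\varphi(y)y^\alpha dy=0$ for all $|\alpha|\le N$. A linear functional that vanishes on the common kernel of finitely many linear functionals is a linear combination of them. So there is a polynomial $c$ with $\int\varphi\,dP_*\mu=\int\varphi c\,dy$ for all $\varphi\in C_c^\infty(\mathbf R^m)$. Taking $\varphi$ supported outside $P(K)$ shows that $c=0$ there, hence $c=0$ and $P_*\mu=0$. Given $\xi\in\mathbf R^n$, choose $P$ with first row $\xi$. Then $\int e^{i\xi\cdot x}d\mu(x)=\int e^{iy_1}d(P_*\mu)(y)=0$. The Fourier transform of $\mu$ vanishes, so $\mu=0$. $\blacksquare$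

## Plane waves and the growth condition: proof of Theorem 3

**Proof of (i).**

**Step 1: reduction to hyperplanes of $\mathbf R^d$.** Let $\Pi$ be an $(m+1)$-dimensional affine subspace with $\int_\Pi|f|(1+|x|)^{-1}dx<\infty$. Identify $\Pi$ isometrically with $\mathbf R^d$, $d=m+1\ge2$, placing the origin at a point $a\in\Pi$. Since $1+|x|\le(1+|a|)(1+|x-a|)$ and vice versa, the weights $(1+|x|)^{-1}$ and $(1+|x-a|)^{-1}$ are comparable. So $u=f|_\Pi$ is continuous with $\int_{\mathbf R^d}|u|(1+|x|)^{-1}dx<\infty$. The hyperplanes of $\mathbf R^d$ are the $m$-planes in $\Pi$, so $u$ is integrable with integral $0$ over each of them.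

**Step 2: test functions as superpositions of plane waves.** We write suitable $\psi$ through functions of $\theta\cdot x$, with enough decay to use Fubini against $u$. Let $\psi$ be a Schwartz function with $\hat\psi\in C_c^\infty(\mathbf R^d\setminus0)$, where $\hat\psi(\xi)=\int\psi(x)e^{-i\xi\cdot x}dx$. Fourier inversion in polar coordinates gives
$$\psi(x)=\int_{S^{d-1}}\chi(\theta,\theta\cdot x)\,d\theta,\qquad\chi(\theta,p)=(2\pi)^{-d}\int_0^\infty\hat\psi(\rho\theta)\rho^{d-1}e^{i\rho p}\,d\rho . \tag{8}$$
The function $\rho\mapsto\hat\psi(\rho\theta)\rho^{d-1}$ is smooth, supported in a fixed compact subset of $(0,\infty)$, with derivatives bounded uniformly in $\theta$. So $\chi$ is bounded, and two integrations by parts show that $p^2\chi(\theta,p)$ is bounded. Hence $|\chi(\theta,p)|\le C(1+|p|)^{-2}$.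

**Step 3: the bound $\int_{S^{d-1}}|\chi(\theta,\theta\cdot x)|\,d\theta\le C'(1+|x|)^{-1}$.** This matches the weight in the hypothesis. Let $r=|x|$. For $r\le1$ the integral is bounded. For $r>1$, $\tau=\theta\cdot x/|x|$ has density $c(1-\tau^2)^{(d-3)/2}$ on $[-1,1]$. On $|\tau|\le\frac12$ the density is bounded and $\int_{\mathbf R}(1+r|\tau|)^{-2}d\tau=2/r$. On $|\tau|\ge\frac12$ the integrand is at most $C(1+r/2)^{-2}$, and the density has finite total mass (also for $d=2$). Adding the two parts gives the bound.

**Step 4: $\int u\psi=0$.** By Step 3, $\int\!\int|u(x)||\chi(\theta,\theta\cdot x)|\,d\theta\,dx\le C'\int|u|(1+|x|)^{-1}dx<\infty$. So Fubini applies, first to exchange $x$ and $\theta$, then for almost every $\theta$ to slice $\mathbf R^d$ by the hyperplanes $\theta\cdot x=p$: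
$$\int u\psi=\int_{S^{d-1}}\int_{\mathbf R}\chi(\theta,p)\Bigl(\int_{\theta\cdot x=p}u\,d\sigma\Bigr)dp\,d\theta=0 .$$

**Step 5: $u$ is a polynomial, hence $0$.** By the growth hypothesis $u$ is a tempered distribution. If $g\in C_c^\infty(\mathbf R^d\setminus0)$, then $\psi=\hat g$ is a Schwartz function with $\hat\psi=(2\pi)^dg(-\,\cdot)\in C_c^\infty(\mathbf R^d\setminus0)$, so $\langle\hat u,g\rangle=\int u\,\hat g=0$ by Step 4. So $\hat u$ is supported at $0$. Then it is a finite combination of derivatives of the Dirac measure, and $u$ is a polynomial, almost everywhere and hence everywhere by continuity. It is integrable over every hyperplane, and the hyperplanes have dimension $d-1\ge1$. A polynomial $p$ on $\mathbf R^k$, $k\ge1$, that is integrable is $0$: for almost every $y'\in\mathbf R^{k-1}$ the one-variable polynomial $p(\cdot,y')$ is integrable on $\mathbf R$, hence $0$, so $p=0$ almost everywhere. Thus $u=0$ on every hyperplane, and $u=0$. The second sentence of (i) follows since $(1+|x|)^{-1}\le1$. $\square$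

**Proof of (ii).** We find, through a given point $a\in\mathbf R^n$, a plane $a+\Pi$ to which (i) applies. Let $d\Pi$ be the rotation-invariant probability measure on the Grassmannian of $(m+1)$-dimensional linear subspaces of $\mathbf R^n$. For measurable $g\ge0$,
$$\int\!\int_\Pi g(y)\,dy\,d\Pi=c\int_{\mathbf R^n}g(y)\,|y|^{m+1-n}dy . \tag{9}$$
Indeed $\int_\Pi g=\int_0^\infty r^m\int_{S^{n-1}\cap\Pi}g(r\omega)\,d\omega\,dr$. Averaging the inner integral over $\Pi$ gives a rotation-invariant measure on $S^{n-1}$, that is, $c\int_{S^{n-1}}g(r\omega)\,d\omega$, and $r^m=r^{m+1-n}r^{n-1}$. (If $m=n-1$ there is only $\Pi=\mathbf R^n$, and (9) is trivial.) Apply (9) to $g(y)=|f(a+y)|/(1+|y|)$: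
$$\int\!\int_{a+\Pi}\frac{|f(x)|}{1+|x-a|}\,dx\,d\Pi=c\int_{\mathbf R^n}\frac{|f(x)|\,|x-a|^{m+1-n}}{1+|x-a|}\,dx .$$
The right side is finite. Near $a$, $f$ is bounded and $|x-a|^{m+1-n}$ is integrable because $n-m-1<n$. For $|x-a|\ge1$ the integrand is at most a constant times $|f(x)|(1+|x|)^{m-n}$. So for almost every $\Pi$ the inner integral on the left is finite, and (i), with the comparability of weights noted in Step 1, gives $f=0$ on $a+\Pi$. In particular $f(a)=0$. $\blacksquare$

## Different dimensions $m$ share only the zero function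

Theorem 3(i) has a consequence for the examples of Theorem 1. Suppose $f$ is continuous with zero integrals over all $m$-planes, and integrable over all $m'$-planes for some $m'>m$. Fix an $m'$-plane and a family of parallel $(m+1)$-planes filling it. By Fubini, $f$ is integrable on almost every member of the family, and it vanishes there by Theorem 3(i). These members fill a dense subset of the $m'$-plane, so $f=0$ on it by continuity. As the $m'$-plane was arbitrary, $f\equiv0$.

Hence the solution spaces of the problem for different values of $m$ meet only in $0$, and the functions of Theorem 1 necessarily depend on $m$. Taking $m'=m+1$, we also see that each function of Theorem 1 fails to be integrable on some $(m+1)$-plane (on $\mathbf R^n$ itself if $m=n-1$).
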